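# Generating excess demand by an exchange economy: two goods, and three or more

## The guess that three conditions suffice

An exchange economy assigns to each price vector a vector of aggregate excess demands. The resulting function of prices is continuous, and it always has three further properties: the value of excess demand is zero, excess demand is bounded below, and it blows up when some price tends to zero. The first guess is that nothing else is true in general: with $l$ goods, every continuous function with these three properties comes from an economy with $l$ consumers. We make this precise and then test it.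

The commodity space is $\mathbb R^l$ with $l\ge 2$, and $\|\cdot\|$ is the Euclidean norm. Write $x\ge y$ if $x^i\ge y^i$ for all $i$; $x>y$ if $x\ge y$ and $x\ne y$; and $x\gg y$ if $x^i>y^i$ for all $i$. Put $\mathbb R^l_+=\{p: p\ge 0\}$, $P=\{p:p\gg0\}$, $S=\{p\in P:\|p\|=1\}$, $S_\varepsilon=\{p\in S: p^i\ge\varepsilon\text{ for all }i\}$, $e=(1,\dots,1)$, and let $e_j$ be the $j$th unit vector. The notation $p\in\partial S$ means that $p$ is a limit of points of $S$ with some zero component.

**Definition (excess demand function).** A continuous $f:S\to\mathbb R^l$ is an excess demand function if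

* (W) $p\cdot f(p)=0$ for every $p\in S$;
* (BB) there is $k\in\mathbb R$ with $f(p)>ke$ for every $p\in S$;
* (BC) if $p_n\in S$ and $p_n\to p\in\partial S$, then $\|f(p_n)\|\to\infty$.

**Definition (economy).** An economy consists of exactly $l$ consumers. Consumer $i$ has consumption set $\mathbb R^l_+$, an endowment $\omega_i\in P$, and a complete and transitive preference $\succsim_i$ on $\mathbb R^l_+$ that is continuous (upper and lower contour sets are closed), monotone ($x>y$ implies $x\succ_i y$) and strictly convex (if $x\succsim_i y$, $x\neq y$, $\lambda\in(0,1)$, then $\lambda x+(1-\lambda)y\succ_i y$). It generates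
$$f(p)=\sum_{i} x_i(p)-\sum_i\omega_i ,\qquad p\in S,$$
where $x_i(p)$ is the unique $\succsim_i$-maximal element of the budget set $\{x\in\mathbb R^l_+: p\cdot x\le p\cdot\omega_i\}$.

The maximal element exists because the budget set is compact for $p\gg0$ and a continuous preference has a maximal element on a nonempty compact set. It is unique because the midpoint of two distinct maximal elements would be affordable and strictly better. Multiplying $p$ by a positive number does not change the budget set, so we extend every function on $S$ to $P$ by homogeneity of degree $0$ and use unnormalized prices freely.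

Monotonicity has two consequences that we use constantly. Let $x$ be maximal at prices $p\gg 0$. First, demand exhausts the budget,
$$p\cdot x=p\cdot\omega, \tag{1}$$
since otherwise $x+\delta e$ is affordable for some $\delta>0$ and strictly better. Second, a bundle that costs strictly less than the endowment is strictly worse:
$$x'\in\mathbb R^l_+,\quad p\cdot x'<p\cdot\omega\quad\Longrightarrow\quad x\succ x', \tag{2}$$
because $x'+\delta e$ is affordable for some $\delta>0$, so $x\succsim x'+\delta e\succ x'$.

A caution about monotonicity: it is required on all of $\mathbb R^l_+$, including the boundary. The utility $\sqrt{x^1x^2}$ is not admissible, since it gives $(1,0)$ and $(2,0)$ the same value $0$. The utility $\sum_j\sqrt{x^j}$ is admissible: it is continuous, strictly increasing and strictly concave on $\mathbb R^l_+$, and strict concavity gives the strict convexity of the preference.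

We take two facts as known. Every function generated by an economy is an excess demand function. And Debreu (1974), following Sonnenschein and Mantel, showed that for any excess demand $f$ and any $\varepsilon>0$ there is an excess demand $f^*$ with $f^*|_{S_\varepsilon}=f|_{S_\varepsilon}$ that is generated by an economy. (Debreu's notion of excess demand does not impose (BB) and (BC).) The second fact is what makes the guess attractive.

## Hand tests: square roots, a curve with three zeros, and shares

**Example 1 (the square-root consumer).** Take utility $\sum_j\sqrt{x^j}$ and endowment $\omega$. By the Cauchy–Schwarz inequality,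
$$\sum_j\sqrt{x^j}=\sum_j\sqrt{p^jx^j}\,\frac1{\sqrt{p^j}}\le (p\cdot x)^{1/2}\Big(\sum_j\frac1{p^j}\Big)^{1/2},$$
with equality exactly when $x^j$ is proportional to $1/(p^j)^2$. Hence the demand is
$$x^j(p)=\frac{p\cdot\omega}{(p^j)^2\sum_k 1/p^k}.\tag{3}$$
For $l=2$, prices $(t,1)$ and $\omega=(1,1)$ this gives $x=(1/t,\,t)$, so the excess demand is $z(t)=(a(t),-ta(t))$ with $a(t)=\frac1t-1$. The first component is positive for $t<1$ and negative for $t>1$.

**Example 2 (three zeros, two goods).** With $l=2$, (W) says that at prices $(t,1)$ we have $f=(g,-tg)$ for one function $g$. Try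
$$g(t)=\frac{(1-t)(2-t)(3-t)}{t(1+t^2)} .$$
As $t\to0$, $g\to\infty$. As $t\to\infty$, $g\to-1$ and $tg\to-\infty$. This gives (BC). Moreover $g$ is bounded below and $tg$ is bounded above, which gives (BB). So $f$ is an excess demand function. A single consumer cannot generate it: for $s=\frac32$, $t=\frac52$ we have $g(s)<0<g(t)$, so
$$(t,1)\cdot f(s)=(t-s)g(s)<0,\qquad (s,1)\cdot f(t)=(s-t)g(t)<0,$$
where $f(s)$ means $f$ at prices $(s,1)$. By (2), the demand at $t$ is strictly better than the demand at $s$ and vice versa, which is absurd. So at least two consumers are needed. We shall see that two always suffice when $l=2$.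

**Example 3 (shares, any number of goods).** Let $s_1,\dots,s_l\ge0$ be continuous on $S$ with $\sum_js_j=1$, and put
$$f^j(p)=s_j(p)\,\frac{p\cdot e}{p^j}-1 .$$
The number $s_j(p)$ is the share of income $p\cdot e$ spent on good $j$. Then $p\cdot f(p)=(p\cdot e)\sum_j s_j-p\cdot e=0$ and $f\ge-e$, so (W) and (BB) are automatic and only (BC) has to be arranged. At a boundary point where only $p^1$ vanishes, (BC) forces $f^1$ to explode. At a boundary point where $p^1=p^2=0$ and the other prices are positive, (BC) asks only that the larger of $f^1,f^2$ explode. Which of the two does so may depend on the direction of approach. For $l=2$ there is no such boundary point, since $\|p\|=1$; for $l\ge3$ there is.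

The looseness in Example 3 is fatal to the guess for $l\ge3$, and the guess is right for $l=2$.

**Theorem 1 ($l\ge3$).** Let $u(p)=\log_2(p^1/p^2)$, $\varphi=\frac{2u}{1+u^2}$, $s_1=\frac{1+\varphi}l$, $s_2=\frac{1-\varphi}l$, $s_j=\frac1l$ for $j\ge3$, and
$$\bar f^{\,j}(p)=s_j(p)\,\frac{p\cdot e}{p^j}-1,\qquad j=1,\dots,l.$$
Then $\bar f$ is a real-analytic excess demand function that is not generated by any economy. Moreover:

* (a) it is not generated by any finite number $N$ of consumers with continuous monotone preferences on $\mathbb R^l_+$, endowments $\omega_i\gg0$ and arbitrary selections $x_i(p)$ of maximal elements (no convexity);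
* (b) for every $\hat f$ generated as in (a), $\sup_S\|\bar f-\hat f\|=\infty$;
* (c) let $\bar p=(0,0,1,\dots,1)/\|(0,0,1,\dots,1)\|$. For every excess demand function $f_0$ and every neighborhood $V$ of $\bar p$ there is an excess demand function $f$ with $f=f_0$ on $S\setminus V$ that is not generated as in (a).

**Theorem 2 ($l=2$).** Let $f$ be an excess demand function and $m_j=-\inf_Sf^j$. Then $0<m_j<\infty$, and for every $\Omega$ with $\Omega^j>m_j$ ($j=1,2$), $f$ is generated by an economy with two consumers and total endowment $\Omega$. Conversely, $\Omega^j\ge m_j$ is necessary for any economy generating $f$.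

**Theorem 3 (one consumer, $l=2$).** Write prices as $(t,1)$, $t>0$. A map $t\mapsto z(t)=(a(t),-ta(t))$ with $a$ continuous is the excess demand of one consumer (with a preference as in the definition of an economy and endowment $\omega\gg0$) if and only if $\omega+z(t)\ge0$ for all $t$, $a(t)\to\infty$ as $t\to0$, $ta(t)\to-\infty$ as $t\to\infty$, and there are $0<t'\le t''$ with $a>0$ on $(0,t')$, $a=0$ on $[t',t'']$, $a<0$ on $(t'',\infty)$.

So for each $l\ge2$: every excess demand function $f:S\to\mathbb R^l$ is generated by an economy with $l$ consumers if $l=2$, and this is false for every $l\ge3$.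

The approach one would try first is to use Debreu's theorem on $S_{1/n}$ for $n=1,2,\dots$ and pass to the limit. The statement gives, for each $n$, an economy whose excess demand agrees with $f$ on $S_{1/n}$. It says nothing about how the economies for different $n$ are related, so there is no limit economy to take. For $l\ge3$ no refinement can repair this in general: by Debreu's theorem $\bar f|_{S_{1/n}}$ is generated for every $n$, while by Theorem 1 $\bar f$ is not. The obstruction is in the behavior at the boundary.

## Individual demand at the boundary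

The first tool says that (BC) already holds consumer by consumer.

**Lemma 4.** Let $\succsim$ on $\mathbb R^l_+$ be continuous and monotone, $\omega\gg0$, $p_n\in P$, $p_n\to\bar p\in\mathbb R^l_+\setminus\{0\}$ with $\bar p^j=0$ for some $j$, and let $x_n$ be maximal in the budget set at $p_n$. Then $\|x_n\|\to\infty$.

*Proof.* Otherwise $x_n\to\bar x\in\mathbb R^l_+$ along a subsequence. Passing to the limit in the budget inequality, $\bar p\cdot\bar x\le\bar p\cdot\omega$. Good $j$ is free at $\bar p$: with $y=\bar x+e_j$ we have $y\succ\bar x$ and $\bar p\cdot y=\bar p\cdot\bar x\le\bar p\cdot\omega$.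

We need a bundle that beats $\bar x$ and is strictly affordable. The set $\{z:\bar x\succsim z\}$ is closed and does not contain $y$, so $\lambda y\succ\bar x$ for some $\lambda\in(0,1)$ close to $1$. Since $\omega\gg0$ and $\bar p>0$, we have $\bar p\cdot\omega>0$, hence $\bar p\cdot\lambda y\le\lambda\,\bar p\cdot\omega<\bar p\cdot\omega$. Therefore $p_n\cdot\lambda y<p_n\cdot\omega$ for large $n$, and maximality gives $x_n\succsim\lambda y$. The set $\{z:z\succsim\lambda y\}$ is closed, so $\bar x\succsim\lambda y$, contradicting $\lambda y\succ\bar x$. $\square$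

## Two goods becoming free at once

In this section $l\ge3$. For $0<\varepsilon\le1$ put
$$q_\varepsilon=(2\varepsilon,\varepsilon,1,\dots,1),\qquad q'_\varepsilon=(\varepsilon,2\varepsilon,1,\dots,1).$$
Both tend to $(0,0,1,\dots,1)$. Along $q_\varepsilon$ good 1 is twice as expensive as good 2, along $q'_\varepsilon$ the reverse.

Let us see what consumers do there, with $l=3$ and $\omega=e$. The square-root consumer has, by (3),
$$x^2(q_\varepsilon)=\frac{1+3\varepsilon}{\varepsilon^2\left(\frac3{2\varepsilon}+1\right)}=\frac{2(1+3\varepsilon)}{3\varepsilon+2\varepsilon^2}\to\infty .$$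
A consumer with utility $3x^1+x^2+x^3$ (monotone and continuous, hence allowed in (a)) buys, for $\varepsilon<1$, only good 1 at both prices: the utilities per unit of money are $\frac3{2\varepsilon},\frac1\varepsilon,1$ at $q_\varepsilon$ and $\frac3\varepsilon,\frac1{2\varepsilon},1$ at $q'_\varepsilon$. So for this consumer $f^2(q_\varepsilon)=-1$ stays bounded, but $f^1(q'_\varepsilon)=\frac{1+3\varepsilon}{\varepsilon}-1\to\infty$. What no consumer can do is keep both bounded. This would mean taking only the dearer of the two cheap goods in huge quantity, and switching goods when the price ratio is reversed. Each of the two bundles would then be strictly affordable when the other is chosen.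

**Lemma 5.** If $f$ is generated as in Theorem 1(a), then $\max\{f^2(q_\varepsilon),f^1(q'_\varepsilon)\}\to\infty$ as $\varepsilon\to0$.

*Proof.* Suppose not. Then there are $C$ and $\varepsilon_n\to0$ with $f^2(q_n)\le C$ and $f^1(q_n')\le C$, where $q_n=q_{\varepsilon_n}$ and $q'_n=q'_{\varepsilon_n}$. Let $\Omega=\sum_i\omega_i$. Fix any one consumer $i$ and write $x=x_i(q_n)$, $x'=x_i(q'_n)$, suppressing $n$.

**Step 1: the aggregate bound becomes an individual bound.** All individual demands are nonnegative, so $x^2$ is at most the aggregate demand for good 2: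
$$x^2\le f^2(q_n)+\Omega^2\le C+\Omega^2 .$$
This is why the number of consumers does not matter. Likewise $x'^1\le C+\Omega^1$.

**Step 2: locating the explosion.** For $j\ge3$ the price of good $j$ is $1$, so $x^j\le q_n\cdot x\le q_n\cdot\omega_i\le2\,e\cdot\omega_i$. Since $l\ge3$, the limit price $(0,0,1,\dots,1)$ is nonzero, and Lemma 4 gives $\|x\|\to\infty$. All components except the first are bounded, so $x^1\to\infty$. In the same way $x'^2\to\infty$ while all other components of $x'$ stay bounded.

**Step 3: each bundle is strictly affordable at the other's price.** By (1), $q_n\cdot(x-\omega_i)=0=q'_n\cdot(x'-\omega_i)$. Since $q_n-q_n'=\varepsilon_n(1,-1,0,\dots,0)$, for large $n$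
$$q_n\cdot(x'-\omega_i)=(q_n-q_n')\cdot(x'-\omega_i)=\varepsilon_n\big[(x'^1-\omega_i^1)-(x'^2-\omega_i^2)\big]<0,$$
$$q'_n\cdot(x-\omega_i)=(q_n'-q_n)\cdot(x-\omega_i)=\varepsilon_n\big[-(x^1-\omega_i^1)+(x^2-\omega_i^2)\big]<0 .$$
By (2), the first line gives $x\succ_ix'$ and the second gives $x'\succ_ix$, a contradiction. $\square$

## A share function that switches between goods 1 and 2

We want a share function with $s_2=0$ along $q_\varepsilon$ and $s_1=0$ along $q'_\varepsilon$, which still satisfies (BC). Both shares should depend only on $u=\log_2(p^1/p^2)$, which is $1$ along $q_\varepsilon$ and $-1$ along $q'_\varepsilon$. With $s_1=(1+\varphi)/l$, $s_2=(1-\varphi)/l$ we need $|\varphi|\le1$, $\varphi=1$ at $u=1$ and $\varphi=-1$ at $u=-1$. When $p^1\to0$ with $p^2$ bounded away from $0$, we have $u\to-\infty$, and good 1 must then keep a positive share; so we also want $\varphi\to0$ as $u\to\pm\infty$. The function $\varphi=2u/(1+u^2)$ does all this.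

*Proof of Theorem 1.*

**Step 1: $\bar f$ is an excess demand function.** Since $|2u/(1+u^2)|\le1$, all $s_j\ge0$, and $\sum_js_j=\frac2l+\frac{l-2}l=1$. The function $\bar f$ is real-analytic and homogeneous of degree $0$. As computed in Example 3, (W) holds and $\bar f\ge-e$; hence $\bar f>-2e$, which is (BB).

For (BC), note $p\cdot e\ge\|p\|=1$ on $S$, so $\bar f^{\,j}(p)\ge s_j(p)/p^j-1$. Let $p_n\in S$, $p_n\to p\in\partial S$.

* If $p^j=0$ for some $j\ge3$, then $\bar f^{\,j}(p_n)\ge\frac1{l\,p^j_n}-1\to\infty$.
* If $p^1=p^2=0$, then, since one of $1\pm\varphi$ is at least $1$, $\max(s_1,s_2)\ge\frac1l$, and so $\max(\bar f^{\,1},\bar f^{\,2})(p_n)\ge\frac1{l\max(p_n^1,p_n^2)}-1\to\infty$.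
* If $p^1=0<p^2$, then $u(p_n)\to-\infty$, so $\varphi\to0$, $s_1\to\frac1l$ and $\bar f^{\,1}(p_n)\to\infty$. The case $p^2=0<p^1$ is symmetric: $u\to\infty$, $s_2\to\frac1l$ and $\bar f^{\,2}(p_n)\to\infty$.

**Step 2: (a), $\bar f$ is not generated.** At $q_\varepsilon$ we have $u=1$, $\varphi=1$, $s_2=0$, so $\bar f^{\,2}(q_\varepsilon)=-1$. At $q'_\varepsilon$ we have $u=-1$, $\varphi=-1$, $s_1=0$, so $\bar f^{\,1}(q'_\varepsilon)=-1$. This holds for all $\varepsilon$ and contradicts the conclusion of Lemma 5. So $\bar f$ is not generated as in (a), and in particular not by an economy, which is the case $N=l$ with strictly convex preferences.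

**Step 3: (b), bounded perturbations.** If $\hat f$ is generated as in (a) and $\|\bar f-\hat f\|\le C$ on $S$, then $\hat f^2(q_\varepsilon)\le C-1$ and $\hat f^1(q'_\varepsilon)\le C-1$ for all $\varepsilon$, again contradicting Lemma 5.

**Step 4: (c), planting the obstruction near $\bar p$.** Choose $r>0$ such that all points of $S$ at distance less than $2r$ from $\bar p$ lie in $V$, and let $\chi(p)=\min\{1,\max\{0,\,2-\|p-\bar p\|/r\}\}$. This is continuous, equals $1$ within distance $r$ of $\bar p$, and vanishes outside $V$. Put $f=(1-\chi)f_0+\chi\bar f$. Then $f=f_0$ on $S\setminus V$, and $f$ is continuous and satisfies (W).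

For (BB), let $f_0>k_0e$ and $k=\min(k_0,-2)$. Then $f_0>ke$ and $\bar f>ke$, so $f-ke$ is a convex combination of the vectors $f_0-ke$ and $\bar f-ke$, both nonnegative and nonzero; hence $f>ke$.

For (BC), observe that for vectors $v_n\ge ke$ with $k$ fixed, $\|v_n\|\to\infty$ if and only if $e\cdot v_n\to\infty$, because $\|v-ke\|\le e\cdot(v-ke)\le\sqrt l\,\|v-ke\|$ when $v-ke\ge0$. If $p_n\to p\in\partial S$, then $e\cdot f_0(p_n)\to\infty$ and $e\cdot\bar f(p_n)\to\infty$. Since $e\cdot f\ge\min(e\cdot f_0,\,e\cdot\bar f)$, also $e\cdot f(p_n)\to\infty$ and $\|f(p_n)\|\to\infty$.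

So $f$ is an excess demand function. The normalized $q_\varepsilon$ and $q'_\varepsilon$ tend to $\bar p$, so for small $\varepsilon$ we have $f=\bar f$ there and $f^2(q_\varepsilon)=f^1(q'_\varepsilon)=-1$. By Lemma 5, $f$ is not generated as in (a). $\square$

## One consumer and two goods: a single change of sign

From here on $l=2$ and prices are $(t,1)$, $t\in(0,\infty)$. We begin with the necessity half of Theorem 3, because it shows what the construction has to respect.

*Proof of Theorem 3, necessity.*

**Step 1: limits.** Demand is nonnegative, so $\omega+z(t)\ge0$. Apply Lemma 4 to the prices $(t,1)\to(0,1)$ as $t\to0$ and to $(1,1/t)\to(1,0)$ as $t\to\infty$: in both limits $\|z(t)\|=|a(t)|\sqrt{1+t^2}\to\infty$. As $t\to0$ this says $|a|\to\infty$, and $a\ge-\omega^1$, so $a\to\infty$. As $t\to\infty$ it says $t|a|\to\infty$, and $-ta\ge-\omega^2$, so $-ta\to\infty$.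

**Step 2: signs.** Let $s<t$ and $a(s)\le0\le a(t)$. Then
$$(t,1)\cdot z(s)=(t-s)a(s)\le0,\qquad(s,1)\cdot z(t)=(s-t)a(t)\le0,$$
so each of $\omega+z(s)$, $\omega+z(t)$ is affordable at the other's prices. Hence each is weakly preferred to the other, both are maximal at $(t,1)$, and uniqueness gives $z(s)=z(t)$. Thus $a(s)=a(t)$, and both are $0$. Consequently $a(t)>0$ implies $a>0$ on $(0,t)$, and $a(s)<0$ implies $a<0$ on $(s,\infty)$. By Step 1 the sets $\{a>0\}$ and $\{a<0\}$ are nonempty. They are open and disjoint, so they equal $(0,t')$ and $(t'',\infty)$ with $0<t'\le t''<\infty$, and $a=0$ on $[t',t'']$. $\square$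

The converse needs a preference. In the coordinates $y=(\xi,\eta)=x-\omega$, the budget constraint at $(t,1)$ is $y\in H_t=\{(\xi,\eta):t\xi+\eta\le0\}$. We look for a utility on all of $\mathbb R^2$.

**Proposition 6.** Let $a:(0,\infty)\to\mathbb R$ be continuous, $0<t'\le t''$, $a>0$ on $(0,t')$, $a=0$ on $[t',t'']$, $a<0$ on $(t'',\infty)$, $a(t)\to\infty$ as $t\to0$, $ta(t)\to-\infty$ as $t\to\infty$. Put $z(t)=(a(t),-ta(t))$. There is a continuous $U:\mathbb R^2\to\mathbb R$ such that $y>y'$ implies $U(y)>U(y')$; $U(\lambda y+(1-\lambda)y')>\min\{U(y),U(y')\}$ for $y\ne y'$, $\lambda\in(0,1)$; and for each $t>0$, $z(t)$ is the unique maximizer of $U$ on $H_t$.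

## Envelopes of budget lines, and why they are not yet indifference curves

The value at prices $(s,1)$ of the net trade $z(t)$ is
$$w(s,t)=(s,1)\cdot z(t)=(s-t)\,a(t).$$
Geometrically, $w(s,t)$ is the height of the point $z(t)$ above the budget line $\eta=-s\xi$, since $-sa(t)+w(s,t)=-ta(t)$.

Which utility level should $z(t)$ get? If $t<s<t'$, then $(t,1)\cdot z(s)=(t-s)a(s)<0$, so $z(t)$ must be better than $z(s)$. Similarly, on the other side, if $t>s>t''$, then $(t-s)a(s)<0$ and $z(t)$ must be better than $z(s)$. So utility must rise as $t$ moves away from $[t',t'']$ in either direction. If $t<t'$ and $s>t''$, then $w(s,t)>0$ and $w(t,s)>0$: neither trade is affordable at the other's prices, so we are free to match levels on the two sides. We use the logarithmic distance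
$$d(s)=\operatorname{dist}\big(\log s,[\log t',\log t'']\big),$$
and we plan for $U(z(t))=d(t)$. Put also, for $\tau\ge0$,
$$T_\tau=(0,\,t'\exp(-\tau)]\cup[t''\exp(\tau),\infty).$$
Then $T_\tau$ shrinks as $\tau$ grows, $d(t)\ge\tau$ for $t\in T_\tau$, and $t\in T_{d(t)}$ if $d(t)>0$. For $a(t)=\frac1t-1$ as in Example 1, $t'=t''=1$, $d(s)=|\log s|$ and $w(s,t)=(s-t)(1-t)/t$. For $s=2$ we get $T_{d(2)}=(0,\frac12]\cup[2,\infty)$, with $w(2,\frac12)=\frac32$, $w(2,2)=0$, $w(2,3)=\frac23$, all nonnegative; but $w(2,\frac32)=-\frac16$, and $\frac32\notin T_{d(2)}$.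

The sensible first attempt is to let the indifference curve at level $\tau$ be the upper envelope of the budget lines that must stay below it:
$$F^0_\tau(\xi)=\max_{s:\,d(s)\le\tau}(-s\xi).$$
One thing is right: the envelope $F^0_{d(t)}$ passes through $z(t)$, because $-sa(t)\le-ta(t)$ is the same as $w(s,t)\ge0$ (this is proved in Step 1 below when $d(t)>0$; when $d(t)=0$ we have $a(t)=0$ and both sides are $0$). But since $\{s:d(s)\le\tau\}=[t'\exp(-\tau),t''\exp(\tau)]$,
$$F^0_\tau(\xi)=-t'\exp(-\tau)\,\xi\ \ (\xi\ge0),\qquad F^0_\tau(\xi)=-t''\exp(\tau)\,\xi\ \ (\xi\le0).$$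
This fails at exactly two points. The curves are straight on each side, so at price $t=t'\exp(-\tau)$ every $(\xi,-t\xi)$ with $\xi\ge0$ would be optimal, not only $z(t)$. And all the curves pass through the origin, so they are not the level curves of a function.

Both defects can be cured by raising the lines before taking the envelope. At the abscissa $a(t)$, with $d(s)\le d(t)$, the line of slope $-s$ may be raised by at most $w(s,t)$ without passing above $z(t)$. We spend half of this room on bending each line into a strictly convex curve that still touches the line at $\xi=a(s)$, and half on lifting it as $\tau$ grows. So we seek $\theta_s$ strictly convex with minimum $\theta_s(0)=0$, and $m(s,\tau)$ strictly increasing in $\tau$, with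
$$\theta_s(a(t)-a(s))\le\tfrac12w(s,t)\quad(t\in T_{d(s)}),\qquad m(s,\tau)\le\tfrac12w(s,t)\quad(t\in T_\tau,\ \tau\ge d(s)).$$
The bending is delicate. A fixed choice such as $\theta_s(r)=cr^2$ need not work: if $s<t'$ and $a(t)=a(s)+(s-t)^{1/3}$ for $t$ slightly below $s$, then $c\,(a(t)-a(s))^2=c\,(s-t)^{2/3}$, which for $t$ close to $s$ exceeds $\frac12w(s,t)=\frac12(s-t)a(t)$, whatever $c>0$. So $\theta_s$ must be built from $a$ itself.

## Bending and lifting the budget lines

We use one textbook fact several times.

**Fact 7.** Let $Y$ be a metric space, $h:Y\times[0,\infty)\to\mathbb R$ continuous, and suppose that $h(y,x)\to h_\infty(y)$ as $x\to\infty$, locally uniformly in $y$, with $h_\infty$ continuous. Then $h$, extended by $h(y,\infty)=h_\infty(y)$, is continuous on $Y\times[0,\infty]$, and $y\mapsto\min_{x\in[0,\infty]}h(y,x)$ is continuous.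

Continuity at $(y_0,\infty)$ follows from $|h(y,x)-h_\infty(y_0)|\le|h(y,x)-h_\infty(y)|+|h_\infty(y)-h_\infty(y_0)|$. Since $[0,\infty]$ is compact, $h(y,x)-h(y_0,x)\to0$ uniformly in $x$ as $y\to y_0$, so the minima converge.

*Proof of Proposition 6.*

**Step 1: the room is nonnegative, and we find when it is zero.** *If $t\in T_{d(s)}$, then $w(s,t)\ge0$. If moreover $w(s,t)=0$, then $t=s$, or $a(t)=0$ and $d(s)=0$; in either case $a(t)=a(s)$.*

Since $d(s)\ge\log t'-\log s$ and $d(s)\ge\log s-\log t''$, we have $t'\exp(-d(s))\le s\le t''\exp(d(s))$. If $t\le t'\exp(-d(s))$, then $t\le s$ and $t\le t'$, so $a(t)\ge0$ and $w=(s-t)a(t)\ge0$. If $t\ge t''\exp(d(s))$, then $t\ge s$ and $t\ge t''$, so $a(t)\le0$ and again $w\ge0$. If $w(s,t)=0$ and $t\ne s$, then $a(t)=0$, so $t\in[t',t'']$ and $d(t)=0$; since $t\in T_{d(s)}$, $d(s)\le d(t)=0$, hence $s\in[t',t'']$ and $a(s)=0=a(t)$.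

**Step 2: the room at extreme prices.** This step controls $t\to0$ and $t\to\infty$, so that infima over $T_\tau$ can be treated as minima over compact sets. Let
$$v(s,t)=\frac{w(s,t)}{2\,(1+|a(t)|+|a(s)|)} .$$
*Uniformly for $s$ in compact subsets of $(0,\infty)$: $w(s,t)\to\infty$ as $t\to0$ and as $t\to\infty$; $v(s,t)\to\frac s2$ as $t\to0$; $v(s,t)\to\infty$ as $t\to\infty$.*

Let $|a(s)|\le C$ on the compact set. As $t\to0$, $a(t)\to\infty$, so $w=(s-t)a(t)\to\infty$, and $v=\frac{s-t}2\cdot\frac{a(t)}{1+a(t)+|a(s)|}\to\frac s2$, uniformly. For large $t$ we have $a(t)<0$, and $t\ge2s$ on the compact set, so $w=(t-s)|a(t)|\ge\frac12t|a(t)|\to\infty$. For $v$: if $|a(t)|\le1$, then $2v\ge w/(2+C)$; if $|a(t)|>1$, then $\frac{|a(t)|}{1+|a(t)|+C}\ge\frac1{2+C}$, so $2v\ge(t-s)/(2+C)$. Both bounds tend to $\infty$.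

**Step 3: the slope of the bend.** We look for a nonnegative function $k(s,r)$, nondecreasing in $r$, positive for $r>0$, continuous, and with $\Delta\,k(s,\Delta)\le\frac12w(s,t)$ when $\Delta=|a(t)-a(s)|$, $t\in T_{d(s)}$. The infimum of $v(s,t)$ over those $t$ with $|a(t)-a(s)|\ge r$ would be monotone in $r$ but might jump. We replace the hard constraint by a penalty. For $s>0$, $r\ge0$ let
$$k(s,r)=\min\Big\{\frac s2,\ \inf_{t\in T_{d(s)}}\big[v(s,t)+(r-|a(t)-a(s)|)^+\big]\Big\}.$$

*$k$ is continuous.* Parametrize the two branches of $T_{d(s)}$ by $t=t'\exp(-d(s)-x)$ and $t=t''\exp(d(s)+x)$, $x\in[0,\infty)$. On each branch the function $\min\{\frac s2,\ v(s,t)+(r-|a(t)-a(s)|)^+\}$ is continuous in $(s,r,x)$. It lies between $\min\{\frac s2,v(s,t)\}$ and $\frac s2$. As $x\to\infty$, $t\to0$ or $t\to\infty$ uniformly in $s$ (because $t\le t'\exp(-x)$ or $t\ge t''\exp(x)$), so by Step 2 it tends to $\frac s2$ locally uniformly in $(s,r)$. By Fact 7, with value $\frac s2$ at $x=\infty$, each branch minimum over $[0,\infty]$ is continuous in $(s,r)$; and $k$ is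 the smaller of the two branch minima, since adding the value $\frac s2$ at $x=\infty$ changes nothing.

*$0\le k\le\frac s2$, and $k$ is nondecreasing in $r$.* Both are immediate, using $v\ge0$ on $T_{d(s)}$ from Step 1.

*$k(s,r)>0$ for $r>0$.* The minimum over $[0,\infty]$ is attained on one of the branches. At $x=\infty$ the value is $\frac s2>0$. At finite $x$ a zero value would require some $t\in T_{d(s)}$ with $w(s,t)=0$ and $r\le|a(t)-a(s)|$; but then $a(t)=a(s)$ by Step 1, and $r\le0$.

*The bound.* For $t\in T_{d(s)}$ and $\Delta=|a(t)-a(s)|$ the penalty at $r=\Delta$ vanishes, so $k(s,\Delta)\le v(s,t)$. Since $\Delta\le|a(t)|+|a(s)|$,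
$$\Delta\,k(s,\Delta)\le\Delta\,v(s,t)\le\tfrac12w(s,t).\tag{4}$$

**Step 4: the bend.** Define
$$\theta_s(r)=\int_0^{|r|}\frac{\rho}{1+\rho}\,k(s,\rho)\,d\rho .$$
It is jointly continuous in $(s,r)$, even in $r$, and $\theta_s(0)=0$. Its $r$-derivative is the odd continuous function equal to $\frac r{1+r}k(s,r)$ for $r\ge0$. On $(0,\infty)$ this derivative is the product of a strictly increasing positive function and a nondecreasing positive function, so it is strictly increasing there; being $0$ at $0$ and odd, it is strictly increasing on $\mathbb R$. Its absolute value is less than $\frac s2$, since $\frac r{1+r}<1$ and $k\le\frac s2$. Hence $\theta_s$ is strictly convex and $\theta_s(r)>0$ for $r\ne0$. Since $k$ is nondecreasing in $\rho$, $\theta_s(r)\le|r|\,k(s,|r|)$, and (4) gives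
$$\theta_s(a(t)-a(s))\le\tfrac12w(s,t)\quad\text{for }t\in T_{d(s)}.\tag{5}$$

**Step 5: the lift.** This supplies the term that makes the curves rise strictly with $\tau$. For $\tau\ge d(s)$ let
$$M(s,\tau)=\inf_{t\in T_\tau}w(s,t),\qquad m(s,\tau)=\frac12\,\frac\tau{1+\tau}\,M(s,\tau).$$
Here $T_\tau\subset T_{d(s)}$, so $w\ge0$ on $T_\tau$ by Step 1.

*The infimum is attained and $M$ is continuous on $\{(s,\tau):\tau\ge d(s)\}$.* Parametrize the branches of $T_\tau$ by $t=t'\exp(-\tau-x)$ and $t=t''\exp(\tau+x)$, $x\in[0,\infty)$. On each branch $\frac w{1+w}\in[0,1)$ is continuous in $(s,\tau,x)$, and by Step 2 it tends to $1$ as $x\to\infty$, locally uniformly in $(s,\tau)$. By Fact 7, with value $1$ at $x=\infty$, the minimum over both branches is attained and continuous in $(s,\tau)$. It is less than $1$, hence attained at finite $x$. It equals $\frac M{1+M}$, so $M$ is continuous.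

*Monotonicity.* $M$ is nondecreasing in $\tau$ because $T_\tau$ shrinks, and $M(s,\tau)\to\infty$ as $\tau\to\infty$ by Step 2. If $\tau>d(s)$, then $M(s,\tau)>0$: for $t\in T_\tau$ we have $d(t)\ge\tau>d(s)\ge0$, which excludes $t=s$ and $a(t)=0$, so $w(s,t)>0$ by Step 1, and the infimum is attained.

Therefore $m\ge0$ is continuous, $m(s,0)=0$ when $d(s)=0$, and $m(s,\tau)\to\infty$ as $\tau\to\infty$. Also $m(s,\cdot)$ is strictly increasing on $[d(s),\infty)$: for $d(s)\le\tau_1<\tau_2$, $M(s,\tau_2)>0$ gives
$$m(s,\tau_2)>\frac12\,\frac{\tau_1}{1+\tau_1}\,M(s,\tau_2)\ge m(s,\tau_1).$$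
Finally, by definition,
$$m(s,\tau)\le\tfrac12w(s,t)\quad\text{for }t\in T_\tau,\ \tau\ge d(s).\tag{6}$$

**Step 6: the envelope of the bent and lifted lines.** For $\tau\ge0$ let
$$F_\tau(\xi)=\max_{s:\,d(s)\le\tau}\big[-s\xi+\theta_s(\xi-a(s))+m(s,\tau)\big],$$
the maximum being over the compact interval $[t'\exp(-\tau),t''\exp(\tau)]$. We check one by one what an indifference curve needs.

*$F$ is jointly continuous in $(\tau,\xi)$.* Substitute $s=\exp\big((1-\sigma)(\log t'-\tau)+\sigma(\log t''+\tau)\big)$, $\sigma\in[0,1]$. The bracket is then jointly continuous in $(\sigma,\tau,\xi)$, and its maximum over the fixed compact set $[0,1]$ is continuous.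

*$F_\tau$ is strictly convex and strictly decreasing.* For each $s$ the bracket is strictly convex in $\xi$, with derivative less than $-s+\frac s2=-\frac s2<0$. An attained maximum inherits both properties: evaluate at the maximizing $s$ for the intermediate point (for convexity) or for the larger of the two points (for strict decrease).

*$F_\tau(\xi)$ is strictly increasing in $\tau\ge0$.* If $\tau_1<\tau_2$ and $s$ attains the maximum for $\tau_1$, then $s$ is still admissible for $\tau_2$ and $m(s,\tau_2)>m(s,\tau_1)$.

*$F_\tau(\xi)\to\infty$ as $\tau\to\infty$.* Taking $s=t'$ gives $F_\tau(\xi)\ge-t'\xi+m(t',\tau)$.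

*The budget line lies below: for every $t$,*
$$F_{d(t)}(\xi)\ge-t\xi+\theta_t(\xi-a(t))\ge-t\xi,\qquad F_{d(t)}(\xi)>-t\xi\ \text{ if }\ \xi\ne a(t).\tag{7}$$
Take $s=t$ in the maximum and use $m\ge0$.

*The curve touches the line at $z(t)$: for every $t$,*
$$F_{d(t)}(a(t))=-ta(t).\tag{8}$$
The inequality $\ge$ is (7). For $\le$, first let $d(t)>0$ and $d(s)\le d(t)$. Then $t\in T_{d(t)}\subset T_{d(s)}$, so (5) applies, and (6) applies with $\tau=d(t)$:
$$-sa(t)+\theta_s(a(t)-a(s))+m(s,d(t))\le-sa(t)+w(s,t)=-ta(t).$$
If $d(t)=0$, then $a(t)=0$, and $a(s)=0$ for every $s$ with $d(s)=0$, so all terms in the maximum equal $\theta_s(0)+m(s,0)=0=-ta(t)$.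

**Step 7: the utility.** We turn the family of curves into a function. For $\tau<0$ put $F_\tau=F_0+\tau$, again strictly convex and strictly decreasing in $\xi$. For each $\xi$, $\tau\mapsto F_\tau(\xi)$ is a continuous, strictly increasing bijection of $\mathbb R$ onto $\mathbb R$. Let $U(\xi,\eta)$ be the unique $\tau$ with $F_\tau(\xi)=\eta$. Then $U(\xi,\eta)>\tau$, $=\tau$, $<\tau$ according as $\eta>F_\tau(\xi)$, $=F_\tau(\xi)$, $<F_\tau(\xi)$.

*Continuity.* The sets $\{U<\tau\}=\{\eta<F_\tau(\xi)\}$ and $\{U>\tau\}=\{\eta>F_\tau(\xi)\}$ are open.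

*Monotonicity.* Let $(\xi',\eta')>(\xi,\eta)$ and $\tau=U(\xi,\eta)$. Then $F_\tau(\xi')\le F_\tau(\xi)=\eta\le\eta'$, where the first inequality is strict if $\xi'>\xi$ and the last is strict if $\xi'=\xi$. So $U(\xi',\eta')>\tau$.

*Strict quasiconcavity.* Let $y=(\xi,\eta)\ne y'=(\xi',\eta')$, $\lambda\in(0,1)$ and $\tau=\min\{U(y),U(y')\}$, so $\eta\ge F_\tau(\xi)$ and $\eta'\ge F_\tau(\xi')$. If $\xi\ne\xi'$, strict convexity gives
$$F_\tau(\lambda\xi+(1-\lambda)\xi')<\lambda F_\tau(\xi)+(1-\lambda)F_\tau(\xi')\le\lambda\eta+(1-\lambda)\eta'.$$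
If $\xi=\xi'$, then $\eta\ne\eta'$ and $\lambda\eta+(1-\lambda)\eta'>\min(\eta,\eta')\ge F_\tau(\xi)$. In both cases $U(\lambda y+(1-\lambda)y')>\tau$.

*Maximizers.* If $(\xi,\eta)\in H_t$, then $\eta\le-t\xi\le F_{d(t)}(\xi)$ by (7), so $U(\xi,\eta)\le d(t)$. Equality forces $F_{d(t)}(\xi)=-t\xi=\eta$, and then $\xi=a(t)$ by (7), that is, $(\xi,\eta)=z(t)$. Conversely $z(t)\in H_t$, and $U(z(t))=d(t)$ by (8). So $z(t)$ is the unique maximizer of $U$ on $H_t$. $\square$

*Proof of Theorem 3, sufficiency.* Take $U$ from Proposition 6 and define $x\succsim x'$ if and only if $U(x-\omega)\ge U(x'-\omega)$, for $x,x'\in\mathbb R^2_+$. This preference is complete, transitive, continuous and monotone. It is strictly convex: if $U(x-\omega)\ge U(x'-\omega)$ and $x\ne x'$, a strict convex combination has utility greater than $\min=U(x'-\omega)$. The budget set at $(t,1)$ is $(\omega+H_t)\cap\mathbb R^2_+$. It contains $\omega+z(t)$ because $\omega+z(t)\ge0$, and $z(t)$ is the unique maximizer of $U$ on the larger set $H_t$. So $\omega+z(t)$ is the demand. $\square$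

## Splitting a function of $t$ into two single-crossing parts

Let $f$ be an excess demand function for $l=2$, and let $g(t)$ be $f^1$ at prices $(t,1)$. By (W), $f^2=-tg$ and $\|f\|=|g|\sqrt{1+t^2}$. By Theorem 3 the task is to write $g=a_1+a_2$ with each $a_i$ positive, then zero on a closed interval (or at a point), then negative, with the right limits, and with $\omega_i+(a_i,-ta_i)\ge0$. Taking $a_1=a_2=\frac12g$ is useless, since it has the same zeros as $g$. Taking $a_1=-g^-$ and $a_2=g^+$ (with $g^+=\max(g,0)$, $g^-=\max(-g,0)$) separates the signs, but $a_1$ is never positive, $a_2$ is never negative, and their zero sets need not be intervals. We keep this splitting on a middle interval, where a small extra trade $b$ between the two consumers makes the signs strict. On the two ends, where $g$ has a definite sign, we give a small fraction of $g$ to the consumer who otherwise would get nothing.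

*Proof of Theorem 2.*

**Step 1: the numbers $m_j$.** As $t\to0$ the normalized price tends to $(0,1)$, and (BC) gives $|g|\to\infty$; by (BB) $g$ is bounded below, so $g\to+\infty$. As $t\to\infty$ it tends to $(1,0)$, so $t|g|\to\infty$; by (BB) $-tg$ is bounded below, so $-tg\to+\infty$. Thus $m_1=-\inf g$ and $m_2=\sup tg$ are finite by (BB), and they are positive because $g<0$ for large $t$ and $g>0$ for small $t$. For later use: $g\ge-m_1$ and $tg\le m_2$ for all $t$, hence $g^-\le m_1$ and $tg^+\le m_2$.

**Step 2: necessity of $\Omega^j\ge m_j$.** If an economy with total endowment $\Omega$ generates $f$, aggregate demand $f+\Omega$ is nonnegative, so $\Omega^j\ge-f^j$ everywhere and $\Omega^j\ge m_j$.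

**Step 3: the splitting.** Let $\Omega^j>m_j$. Choose $\delta>0$ with $\Omega^j\ge m_j+2\delta$ for $j=1,2$, and put
$$\omega_1=(\Omega^1-\delta,\ \delta)\gg0,\qquad\omega_2=(\delta,\ \Omega^2-\delta)\gg0 .$$
Consumer 1 is to be mostly a seller of good 1 and consumer 2 mostly a seller of good 2. Choose $t_1<t_2$ with $g>0$ on $(0,t_1]$ and $g<0$ on $[t_2,\infty)$. Let $\eta_0=\min(\frac12,\delta/m_2)$ and $\zeta_0=\min(\frac12,\delta/m_1)$. Let $b$ be continuous on $[t_1,t_2]$ with $b(t_1)=b(t_2)=0$ and $0<b\le\delta\min(1,1/t_2)$ on $(t_1,t_2)$; for instance $b(t)=\delta\min(1,1/t_2)\cdot4(t-t_1)(t_2-t)/(t_2-t_1)^2$. Define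
$$\begin{array}{lll}
t\in(0,t_1]: & a_1=\eta_0(1-t/t_1)\,g, & a_2=g-a_1;\\
t\in[t_1,t_2]: & a_1=-g^--b, & a_2=g^++b;\\
t\in[t_2,\infty): & a_2=\zeta_0(1-t_2/t)\,g, & a_1=g-a_2 .
\end{array}$$
Then $a_1+a_2=g$. At $t_1$, where $g>0$ and $b=0$, both formulas give $(a_1,a_2)=(0,g)$; at $t_2$, where $g<0$ and $b=0$, both give $(g,0)$. So $a_1,a_2$ are continuous.

**Step 4: signs and limits.** On $(0,t_1]$, $a_2=\big(1-\eta_0(1-t/t_1)\big)g\ge\frac12g>0$; on $[t_2,\infty)$, $a_1=\big(1-\zeta_0(1-t_2/t)\big)g\le\frac12g<0$. Together with the formulas this gives: $a_1>0$ on $(0,t_1)$, $a_1(t_1)=0$, $a_1<0$ on $(t_1,\infty)$; and $a_2>0$ on $(0,t_2)$, $a_2(t_2)=0$, $a_2<0$ on $(t_2,\infty)$. As $t\to0$, $a_1=\eta_0(1-t/t_1)g\to\infty$ and $a_2\ge\frac12g\to\infty$. As $t\to\infty$, $ta_1\le\frac12tg\to-\infty$ and $ta_2=\zeta_0(1-t_2/t)\,tg\to-\infty$.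

**Step 5: feasibility.** The condition $\omega_i+(a_i,-ta_i)\ge0$ means $a_i\ge-\omega_i^1$ and $ta_i\le\omega_i^2$. We check it on the three pieces.

* On $(0,t_1]$: $a_i\ge0$; $ta_1\le\eta_0\,tg\le\eta_0m_2\le\delta=\omega_1^2$; and $ta_2\le tg\le m_2\le\Omega^2-\delta=\omega_2^2$.
* On $[t_1,t_2]$: $a_1\ge-m_1-\delta\ge-(\Omega^1-\delta)=-\omega_1^1$ and $ta_1\le0$; $a_2\ge0$ and $ta_2\le m_2+t_2b\le m_2+\delta\le\Omega^2-\delta=\omega_2^2$.
* On $[t_2,\infty)$: $ta_i\le0$; $a_2\ge\zeta_0g\ge-\zeta_0m_1\ge-\delta=-\omega_2^1$; and, since $a_2\le0$, $a_1\ge g\ge-m_1\ge-\omega_1^1$.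

**Step 6: conclusion.** By Theorem 3 with $t'=t''=t_i$, for $i=1,2$ there is a continuous, monotone, strictly convex preference on $\mathbb R^2_+$ such that the consumer with this preference and endowment $\omega_i$ has excess demand $(a_i,-ta_i)$. The sum is $(g,-tg)=f$, and $\omega_1+\omega_2=\Omega$. $\square$

The function of Example 2 shows the theorem at work. There $tg=\frac{(1-t)(2-t)(3-t)}{1+t^2}$. This decreases from its limit $6$ at $t=0$ to $0$ on $(0,1]$, is at most $0$ on $[1,2]$ and on $[3,\infty)$, and on $[2,3]$ is at most $\frac{2\cdot1\cdot1}{5}$; so $m_2=6$. Further, $g\ge0$ on $(0,1]$ and $[2,3]$. On $[1,2]$ we have $|g|\le\frac{\frac14\cdot2}{2}=\frac14$, since $(t-1)(2-t)\le\frac14$, $3-t\le2$ and $t(1+t^2)\ge2$. For $t>3$ we have $(t-1)(t-2)(t-3)<t(1+t^2)$, so $g>-1$, while $g\to-1$; so $m_1=1$. Hence every $\Omega\gg(1,6)$ is the total endowment of a two-consumer economy generating this $f$, and no $\Omega$ with $\Omega^1<1$ or $\Omega^2<6$ is. By Theorem 3, a single consumer cannot generate an $f$ whose first component changes sign more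 than once, as here, so the number of consumers in Theorem 2 cannot be reduced.
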